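\title{Exceptional planes for critical Boolean percolation in three dimensions}

\begin{abstract}
Place a unit ball at each point of a Poisson process in $\mathbf R^d$, and choose the intensity so that the trace of the union of the balls on a fixed plane is a critical planar Boolean model. A fixed plane then almost surely contains no unbounded component of the trace. We prove that for every $d\ge3$, and in particular for $d=3$, almost surely some plane does, and that it can be found among the planes containing a prescribed line. Two such planes stay correlated along their common line, so we look for percolation inside wedges of opening angle less than $\pi$, which meet only at their apex. A second moment argument then works because the one-arm probability in a wide wedge decays more slowly than the inverse of the distance. We also give bounds on the Hausdorff dimension of the set of exceptional planes and prove the analogous existence statement for the vacant set.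
\end{abstract}

\section{Exceptional planes}\label{sec:intro}

Let $d\ge3$ and $\lambda>0$. Let $\omega$ be a homogeneous Poisson point process of intensity $\lambda$ in $\mathbf R^d$, with law $P_\lambda$, and let
\[
U=U_\omega=\bigcup_{x\in\omega}\bar B(x,1)
\]
be the union of the closed unit balls centered at its points. This is the Poisson Boolean model. A \emph{plane} is a two-dimensional affine subspace of $\mathbf R^d$, and $\Phi_d$ is the set of planes. For $\phi\in\Phi_d$ let $C_\phi$ be the event that $U\cap\phi$ has an unbounded connected component.

For a fixed plane $\phi$, the set $U\cap\phi$ is itself a Boolean model, in two dimensions and with random radii. A ball whose center is at distance $h\le1$ from $\phi$ cuts $\phi$ in a disc of radius $\sqrt{1-h^2}$ about the projection of the center. The projections of these centers form a Poisson process in $\phi$ of intensity $\lambda v_{d-2}$, where $v_{d-2}$ is the volume of the unit ball of $\mathbf R^{d-2}$, and their components normal to $\phi$ are independent and uniform in that ball. For $d=3$ the intensity is $2\lambda$ and $h$ is uniform on $[0,1]$. The planar model is stationary and isotropic,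 its radii are bounded by $1$, and its law does not depend on $\phi$. Let
\[
\lambda_d^*=\inf\{\lambda>0: P_\lambda(C_\phi)>0\}
\]
be the intensity at which it is critical. The following facts are known.
\begin{enumerate}
\item[(i)] Let $d\ge3$. If $\lambda>\lambda_d^*$, then almost surely $C_\phi$ occurs for every $\phi\in\Phi_d$. If $\lambda<\lambda_d^*$, then almost surely $C_\phi$ occurs for no $\phi\in\Phi_d$.
\item[(ii)] A critical planar Boolean model with bounded radii almost surely has no unbounded component. Hence $P_{\lambda_d^*}(C_\phi)=0$ for each fixed $\phi$.
\item[(iii)] If $d\ge4$, then $P_{\lambda_d^*}(C_\phi\text{ occurs for some }\phi\in\Phi_d)=1$.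
\end{enumerate}
Away from $\lambda_d^*$, then, every plane behaves like a typical one. At $\lambda_d^*$ call a plane \emph{exceptional} if $C_\phi$ occurs. By (ii) no countable set of planes fixed in advance contains an exceptional one, but $\Phi_d$ is uncountable, and (iii) says that exceptional planes exist for $d\ge4$. The question is whether (iii) holds for $d=3$:
\[
\text{is }\ P_{\lambda_3^*}(C_\phi\text{ occurs for some }\phi\in\Phi_3)=1\,?
\]
The answer is yes, and a one-parameter family of planes suffices. Fix orthonormal vectors $e_1,e_2,e_3\in\mathbf R^d$ and put
\[
u_t=\cos t\,e_1+\sin t\,e_2,\qquad \phi_t=\operatorname{span}(u_t,e_3).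
\]
The planes $\phi_t$ form a \emph{pencil}: all contain the line $\mathbf Re_3$. We call $t$ the azimuth.

\begin{theorem}\label{thm:main}
For every $d\ge3$,
\[
P_{\lambda_d^*}\bigl(C_{\phi_t}\text{ occurs for some }t\in[0,1]\bigr)=1 .
\]
In particular $P_{\lambda_3^*}(C_\phi\text{ occurs for some }\phi\in\Phi_3)=1$. More strongly, for every fixed line $\ell\subset\mathbf R^3$, at intensity $\lambda_3^*$ there is almost surely a plane $\phi\supset\ell$ for which $C_\phi$ occurs.
\end{theorem}

The second theorem measures the exceptional set and treats the vacant set. To speak of open sets and of Hausdorff dimension in $\Phi_3$, write a plane as $\{x:\langle x,\nu\rangle=h\}$ with $(\nu,h)\in S^2\times\mathbf R\subset\mathbf R^4$. The pairs $(\nu,h)$ and $(-\nu,-h)$ give the same plane, and $\Phi_3$ is the resulting quotient $3$-manifold. A set of planes is open if its preimage in $S^2\times\mathbf R$ is open, and its dimension $\dim_H$ is the dimension of the preimage. Let $U^\circ=\bigcup_{x\in\omega}B(x,1)$ be the union of the open balls.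

\begin{theorem}\label{thm:dim}
Let $d\ge3$. There are $\varepsilon_1,\theta_1>0$, depending on $d$, such that at intensity $\lambda_d^*$ the following hold almost surely.
\begin{enumerate}
\item[(a)] For every interval $J\subset[0,1]$ with $|J|>0$,
\[\varepsilon_1\le\dim_H\{t\in J:C_{\phi_t}\}\le1-\theta_1 .\]
\item[(b)] If $d=3$, then for every nonempty open set $G\subset\Phi_3$,
\[2+\varepsilon_1\le\dim_H\{\phi\in G:C_\phi\}\le3-\theta_1 .\]
\item[(c)] There is $t\in[0,1]$ such that $\phi_t\setminus U^\circ$ has an unbounded component.
\end{enumerate}
\end{theorem}

Facts (i)--(iii) are not used in the proofs. Criticality enters only through the box-crossing estimate of Ahlberg, Tassion and Teixeira \cite{ATT}, recalled in Section~\ref{sec:tools}.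

From now on $\lambda=\lambda_d^*$ and $P=P_\lambda$. We write $B_r=B(0,r)$. Constants $c,C$ are positive, depend only on $d$, and may change from line to line; other dependence is shown by a subscript. The constants $c_1,\dots,c_4$ and the exponent $\theta$ keep their values.

\section{A tree model and the choice of wedges}\label{sec:idea}

Take a one-parameter family of planes through $0$ and ask that the component of $0$ be unbounded in one of them. Let $a(R)$ be the probability that $0$ is joined to distance $R$ in a fixed plane. Two planes at angle $\delta$ are close to each other inside $B_{1/\delta}$ and are cut there by largely the same balls. Ideally they are far apart outside $B_{1/\delta}$, and their traces there are independent. Inside $B_R$ there are then about $R$ essentially different planes, the expected number of successes is about $R\,a(R)$, and one guesses that exceptional planes exist if $a(R)$ decays more slowly than $1/R$.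

This picture is exact on a tree. Let each vertex of a rooted tree have $m\ge2$ children, and let each edge be open with probability $p$, independently. Think of the vertices of level $j$ as the intervals of length $m^{-j}$ in $[0,1]$, and of an open edge from level $j-1$ to level $j$ as a connection from radius $m^{j-1}$ to radius $m^j$; thus $a(m^j)=p^j$. Let $N_K$ be the number of vertices of level $K$ joined to the root by open edges, so that $EN_K=(mp)^K$. If $mp<1$, then $P(N_K>0)\le(mp)^K\to0$. Let $mp>1$. If two vertices of level $K$ have their last common ancestor at level $j$, both are joined to the root with probability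
\begin{equation}\label{eq:tree}
p^{\,j}\,p^{2(K-j)}=\frac{a(R)^2}{a(q)},\qquad R=m^K,\quad q=m^j .
\end{equation}
There are at most $m^j m^{2(K-j)}$ such ordered pairs, so $EN_K^2\le(mp)^{2K}\sum_{j\ge0}(mp)^{-j}$, and the Cauchy--Schwarz inequality gives
\[
P(N_K>0)\ge\frac{(EN_K)^2}{EN_K^2}\ge1-\frac1{mp}
\]
for every $K$. The events $\{N_K>0\}$ decrease, and on their intersection the root has an infinite open path because the tree is locally finite. If $a(q)=q^{-\alpha}$, that is $p=m^{-\alpha}$, the condition $mp>1$ reads $\alpha<1$.

The proof of Theorem~\ref{thm:main} is this computation, with the sum over pairs replaced by an integral over pairs of azimuths $s,t$, with $q$ of order $1/|s-t|$, and with local finiteness replaced by compactness of $[0,1]$. What must be supplied is independence beyond radius $q$. In $\mathbf R^4$ there is room for it: in the family $\operatorname{span}(\cos t\,e_1+\sin t\,e_2,\ \cos t\,e_3+\sin t\,e_4)$, a point $w$ of the plane with parameter $s$ is at distance $|w|\,|\sin(s-t)|$ from the plane with parameter $t$. In $\mathbf R^3$ two planes through $0$ share a line, and near this line they are cut by the same balls at all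 distances from $0$. Passing to half-planes bounded by $\mathbf Re_3$ does not help, since they still share $\mathbf Re_3$.

We therefore give up part of each plane. Let $V_t=\{yu_t+xe_3:|x|\le\kappa y\}\subset\phi_t$, a wedge with apex $0$ and opening angle $2\arctan\kappa<\pi$. A point $w$ of $V_s$ is at distance at least $|w|\,|\sin(s-t)|/\sqrt{1+\kappa^2}$ from $\phi_t$, as in the four-dimensional family up to a constant. The price is that $a(q)$ now denotes the probability of a connection inside a wedge, and we must show
\[
a(q)\ge c\,q^{-1+\delta}\quad\text{for some }\delta>0 .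
\]
Gluing box crossings scale by scale gives $a(2q)\ge c\,a(q)$, hence a power law with an exponent over which we have no control. The number $1$ has to come from elsewhere. It comes from a counting argument in the half-plane (Section~\ref{sec:halfplane}): with probability bounded below, one of $m$ boundary intervals of length $r$ sends both an occupied and a vacant path to distance $rm$. The vacant path alone has probability at most $Cm^{-\theta}$, so the occupied one has probability at least $cm^{-1+\theta}$. A half-plane arm over a bounded ratio $m$ of scales fits in a wedge with $\kappa\approx m$, and such arms can be chained at a constant cost per link, which is beaten by $m^{\theta/2}$ for $m$ large (Section~\ref{sec:wedge}).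

\section{Topological and probabilistic tools}\label{sec:tools}

\subsection{Configurations and connections}

Let $\Omega$ be the space of locally finite counting measures on $\mathbf R^d$; we write $x\in\omega$ if $\omega(\{x\})>0$. It carries the vague topology, in which $\omega_k\to\omega$ means $\int f\,d\omega_k\to\int f\,d\omega$ for all continuous $f$ with compact support. This topology is metrizable and its Borel $\sigma$-field is the usual $\sigma$-field of point processes. Testing against bump functions gives two properties of a convergent sequence $\omega_k\to\omega$:
\begin{enumerate}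
\item[(V1)] if $y_k\in\omega_k$ and $y$ is a limit point of $(y_k)$, then $y\in\omega$;
\item[(V2)] if $y\in\omega$, then there are $y_k\in\omega_k$, for $k$ large, with $y_k\to y$.
\end{enumerate}
Put $F=F_\omega=\mathbf R^d\setminus U^\circ$. Thus $U=\{w:\operatorname{dist}(w,\omega)\le1\}$ and $F=\{w:\operatorname{dist}(w,\omega)\ge1\}$ are both closed. Theorem~\ref{thm:main} concerns $U$ and Theorem~\ref{thm:dim}(c) concerns $F$, and the proofs coincide. So \emph{$W$ denotes either $U$ or $F$}; a reader interested only in Theorem~\ref{thm:main} may read $W=U$. In a fixed plane, a point is \emph{occupied} if it lies in $U$ and \emph{vacant} otherwise. Occupied paths lie in $U$ and vacant paths lie in $F$.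

Paths are convenient for gluing and stopping, while continua (compact connected sets) are convenient for taking limits. The two notions agree here. A subset of $\mathbf R^d$ is \emph{semialgebraic} if it is a finite Boolean combination of sets $\{f>0\}$ and $\{f=0\}$ with $f$ a real polynomial; such a set has finitely many connected components, and each is path connected. Only finitely many balls meet a compact set, so we have:

\medskip\noindent\textbf{(Tame)} If $D$ is compact and semialgebraic, then $W\cap D$ has finitely many components, each compact and path connected. Two sets are joined by a continuum in $W\cap D$ if and only if they are joined by a path in $W\cap D$.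

\begin{lemma}\label{lem:closed}
Let $\Theta$ be a metric space and let $M_\vartheta\subset\mathbf R^d$, $\vartheta\in\Theta$, be such that $\{(w,\vartheta):w\in M_\vartheta\}$ is closed. Let $D,K,K'\subset\mathbf R^d$ be compact. Then the set of $(\omega,\vartheta)$ such that some continuum in $W_\omega\cap M_\vartheta\cap D$ meets both $K$ and $K'$ is closed in $\Omega\times\Theta$.
\end{lemma}

\begin{proof}
Let $(\omega_k,\vartheta_k)\to(\omega,\vartheta)$ with continua $\Gamma_k$ as in the statement. The nonempty compact subsets of $D$ form a compact space for the Hausdorff distance, and a limit of continua is a continuum. So along a subsequence $\Gamma_k\to\Gamma$, a continuum in $D$ that meets $K$ and $K'$. Each $w\in\Gamma$ is a limit of points $w_k\in\Gamma_k$, so $w\in M_\vartheta$. If $W=U$, there are $y_k\in\omega_k$ with $|w_k-y_k|\le1$; a limit point $y$ lies in $\omega$ by (V1), and $|w-y|\le1$. If $W=F$ and $y\in\omega$, take $y_k\to y$ as in (V2); then $|w_k-y_k|\ge1$ gives $|w-y|\ge1$.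
\end{proof}

We shall combine this with the fact that if $X$ is a metric space, $J$ is compact and $E\subset X\times J$ is closed, then the projection of $E$ to $X$ is closed. With $\Theta$ a point, Lemma~\ref{lem:closed} shows that $W$-connections in compact regions are closed events. The existence of a vacant path between two sets inside a compact region is an open event: the path is a compact set at distance greater than $1$ from $\omega$, and by (V1) it is at distance greater than $1$ from $\omega_k$ for large $k$. A path that reaches distance at least $\rho$ can be stopped at distance $\rho$, so only compact regions matter, and all connection events below are measurable.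

The next lemma expresses unboundedness through compact regions.

\begin{lemma}\label{lem:unbounded}
Let $\phi$ be a plane, $n\ge1$, and for $R>n$ let $L_{n,R}(\phi)$ be the event that some continuum in $W\cap\phi\cap\bar B_R$ meets $\bar B_n$ and $\partial B_R$. Then $L_{n,R}(\phi)$ decreases in $R$, and $W\cap\phi$ has an unbounded component meeting $\bar B_n$ if and only if $L_{n,R}(\phi)$ holds for all $R>n$.
\end{lemma}

\begin{proof}
For monotonicity, take a path from $\bar B_n$ to $\partial B_{R'}$ and stop it at its first visit to $\partial B_R$, $n<R<R'$. Suppose $L_{n,R}(\phi)$ holds for all $R>n$, with continua $\Gamma_R$. One of the finitely many components of $W\cap\phi\cap\bar B_n$ meets $\Gamma_R$ for arbitrarily large $R$, and its union with these $\Gamma_R$ is connected and unbounded. Conversely, let $x\in\bar B_n$ lie in an unbounded component of $W\cap\phi$, and let $\Gamma$ be the component of $x$ in $W\cap\phi\cap\bar B_R$. By (Tame), $\Gamma$ is compact and relatively open in $W\cap\phi\cap\bar B_R$. If $\Gamma$ missed $\partial B_R$, it would be open and closed in $W\cap\phi$, hence would contain the unbounded component of $x$.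
\end{proof}

\subsection{Crossings and duality}

A \emph{quad} is a closed topological disc $D$ in the plane whose boundary is divided by four distinct points into consecutive closed arcs $a,b,c,d$. We use the following consequence of the Jordan curve theorem.

\medskip\noindent\textbf{(Cross)} In a quad, every path in $D$ from $a$ to $c$ meets every path in $D$ from $b$ to $d$.

\medskip
In particular an occupied path from $a$ to $c$ and a vacant path from $b$ to $d$ cannot coexist. One of them always exists.

\begin{lemma}[Duality]\label{lem:duality}
Let $(D;a,b,c,d)$ be a quad with $D$ a closed rectangle in a plane $\phi$. If there is no occupied path in $D$ from $a$ to $c$, then there is a vacant path in $D$ from $b$ to $d$.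
\end{lemma}

\begin{proof}
The vacant path will follow a level set of the distance to the part of $U$ attached to $a$. Let $K=U\cap D$. Let $K'$ be the union of $a$ and the components of $K$ that meet $a$, and let $K''$ be the union of $c$ and the other components. By (Tame) these sets are compact, and they are disjoint because $a\cap c=\emptyset$ and no component meets both $a$ and $c$. Let $\delta>0$ be their distance, $f=\operatorname{dist}(\cdot,K')$ and $\Sigma=\{x\in D:f(x)=\delta/2\}$. Then $\Sigma$ is compact and disjoint from $K\cup a\cup c$, while $f=0$ on $a$ and $f\ge\delta$ on $c$.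

The level set $\Sigma$ need not be connected, and we need one component that does the separating. Fix $p\in a$ and $p'\in c$. Glue two copies of $D$ along $\partial D$ to obtain a sphere, with folding map $\pi$ onto $D$. The closed set $\pi^{-1}(\Sigma)=\{f\circ\pi=\delta/2\}$ separates $p$ from $p'$. On the sphere, if a closed set separates two points then one of its components does \cite[Ch.~V]{Newman}; let $\Gamma$ be such a component. The connected set $\pi(\Gamma)$ lies in a component $\Sigma_0$ of $\Sigma$. A path in $D\setminus\Sigma_0$ from $p$ to $p'$, drawn in one copy of $D$, would avoid $\Gamma$; so every path in $D$ from $p$ to $p'$ meets $\Sigma_0$. Apply this to the two arcs of $\partial D$ from $p$ to $p'$, which lie in $a\cup b\cup c$ and in $a\cup d\cup c$. Since $\Sigma_0$ misses $a\cup c$, it meets $b$ and $d$. Finally $\Sigma_0$ lies in one component of $D\setminus K$, and this component is path connected because $D\setminus K$ is relatively open in the rectangle $D$.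
\end{proof}

\subsection{Probabilistic inputs}

\noindent\textbf{(Loc)} The sets $U\cap D$ and $F\cap D$ depend only on the centers within distance $1$ of $D$. Hence events determined by the traces on sets at mutual distances greater than $2$ are independent. This is where the boundedness of the radii is used.

\medskip\noindent\textbf{(FKG)} An event is increasing if it is preserved by adding centers, and decreasing if its complement is increasing. By the Harris--FKG inequality for Poisson processes, $P(A\cap A')\ge P(A)P(A')$ if $A,A'$ are both increasing or both decreasing, and $P(A\cap A')\le P(A)P(A')$ if one is increasing and the other decreasing. The first inequality extends to finitely many events by induction. Connections in $U$ are increasing; vacant connections and connections in $F$ are decreasing.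

\medskip\noindent\textbf{(Erg)} The Poisson process is mixing under translation by $e_3$, so an event invariant under this translation has probability $0$ or $1$.

\medskip\noindent\textbf{(RSW)} For every $\kappa>0$ there is $c(\kappa)\in(0,\frac12]$ such that, in a fixed plane $\phi\cong\mathbf R^2$ and for all $n>0$, the rectangle $[0,\kappa n]\times[0,n]$ has an occupied left--right crossing with probability at least $c(\kappa)$, and a vacant one with probability at least $c(\kappa)$. By isometry invariance the same holds for every congruent rectangle.

\medskip
Here is how (RSW) follows from \cite{ATT}. There it is proved, in a setting that covers bounded radii, that at criticality the probability of an occupied left--right crossing of $[0,\kappa n]\times[0,n]$ lies in $[c,1-c]$ for all $n\ge1$, with $c>0$ depending on $\kappa$. This is the occupied statement for $n\ge1$. By isotropy, a top--bottom crossing of $[0,\kappa n]\times[0,n]$ is as likely as a left--right crossing of a rectangle of height $\kappa n$ and aspect ratio $1/\kappa$; if $\kappa n\ge1$ it fails for the occupied set with probability bounded below, and then Lemma~\ref{lem:duality} gives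 a vacant left--right crossing. If $n<1$ or $\kappa n<1$, the rectangle lies in a bounded box depending only on $\kappa$, which is entirely covered, or entirely vacant, with positive probability. Whether discs are open or closed matters only on a null event: a difference forces the radius of some disc to equal a number determined by its center and at most one other disc, and the radii have a continuous distribution.

\section{Arms in the plane and in the half-plane}\label{sec:halfplane}

We work in a fixed plane, identified with $\mathbf R^2$. An \emph{arm} is a path of one color, occupied or vacant, from a small set to a large distance. Arms are polynomially unlikely, because each scale gives the other color a fresh chance to block them.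

\begin{lemma}\label{lem:upper}
There are $C$ and $\theta\in(0,1)$ such that for $z\in\mathbf R^2$ and $\rho\ge r\ge2$, the probability of an occupied path from $\bar B(z,r)$ to $\partial B(z,\rho)$ is at most $C(r/\rho)^\theta$. The same bound holds for vacant paths.
\end{lemma}

\begin{proof}
Let $z=0$. For $k\ge0$ and $s=4^kr$, let $Q_k$ be the event that the rectangle $[-2s,2s]\times[s,2s]$ and its three images under rotations by multiples of $\pi/2$ all have vacant crossings in the long direction. By (RSW) and (FKG), $P(Q_k)\ge c(4)^4=:c$. The rectangles lie in $\{s\le|x|_\infty\le2s\}$, and these annuli are at mutual distances at least $2r>2$, so the $Q_k$ are independent by (Loc).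

Let $4^{k+1}\le\rho/r$, and consider a path from $\bar B_r$ to $\partial B_\rho$. It starts in $[-s,s]^2$ and reaches sup-norm $\rho/\sqrt2\ge2s$. Stop it when its sup-norm first equals $2s$, say on the top side of $[-2s,2s]^2$. Its part after the last visit to height $s$ crosses $[-2s,2s]\times[s,2s]$ from bottom to top, so on $Q_k$ it contains a vacant point by (Cross). An occupied path therefore forces $Q_k$ to fail for at least $\log_4(\rho/r)-1$ values of $k$, which has probability at most $(1-c)^{\log_4(\rho/r)-1}$. Take $\theta=\min\{\frac12,\log_4\frac1{1-c}\}$. For vacant paths exchange the colors; (RSW) and (FKG) are symmetric in them.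
\end{proof}

Let $H=\mathbf R\times[0,\infty)$ and $I=[0,r]\times\{0\}$. Let $p(r,m)$ be the probability of an occupied path in $H$ from $I$ to a point at distance at least $rm$ from $I$, and $v(r,m)$ the probability of a vacant one. The next lemma produces the exponent $1$. Slide the left endpoint of a boundary interval to the right in $m$ steps and watch whether the interval is joined to the top of a box. With probability bounded below the answer changes from yes to no, and at the step where it changes there are arms of both colors.

\begin{lemma}\label{lem:twoarm}
There is $c>0$ such that $m\,p(r,m)\,v(r,m)\ge c$ for all real $r\ge2$ and integers $m\ge8$.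
\end{lemma}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.9]
\draw (-4,0) rectangle (4,4);
\foreach \x in {-4,-3.5,...,0} \draw (\x,-0.08)--(\x,0.08);
\draw[line width=2pt] (-2,0)--(-1.5,0);
\draw[thick] (-1.88,0) .. controls (-3.2,1.5) and (-0.6,2.4) .. (-1.6,4);
\draw[thick,dashed] (-1.62,0) .. controls (-1.4,2.2) and (1.5,0.2) .. (4,2);
\node[below] at (-1.75,-0.05) {$I_i$};
\node[below] at (-4,-0.05) {$-N$};
\node[below] at (0,-0.05) {$0$};
\node[below] at (4,-0.05) {$N$};
\node[above] at (0,4) {$T$};
\node[left] at (-1.9,2.6) {$\gamma$};
\node[above] at (2,1.2) {$\gamma'$};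
\end{tikzpicture}
\caption{The box $[-N,N]\times[0,N]$ with the left half of its bottom side cut into $m$ intervals of length $r=N/m$. If the part of the bottom side starting at the left end of $I_i$ is joined to the top side $T$ by an occupied path but the part starting at the right end of $I_i$ is not, then $I_i$ sends an occupied path $\gamma$ (solid) to $T$ and a vacant path $\gamma'$ (dashed) to the right side.}
\label{fig:twoarm}
\end{figure}

\begin{proof}
Let $N=rm\ge16$, let $D=[-N,N]\times[0,N]$ with top side $T$, and let $x_i=-N+ir$ for $0\le i\le m$, so $x_m=0$. Let $O_i$ be the event that an occupied path in $D$ joins $[x_i,N]\times\{0\}$ to $T$. For $-N\le y\le0$ we regard $D$ as a quad $D_y$ with $a=[y,N]\times\{0\}$, $b$ the right side, $c=T$, and $d$ the union of the left side and $[-N,y]\times\{0\}$.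

\emph{The change occurs with probability bounded below.} Let $G$ be the event that $[-N,-\frac34N]\times[0,N]$ has an occupied vertical crossing, $[-\frac N2,0]\times[0,\frac N2]$ has a vacant vertical crossing, and $[-\frac N2,N]\times[0,\frac N2]$ has a vacant horizontal crossing. The first rectangle is at distance $N/4>2$ from the other two, so (Loc), (FKG) and (RSW) give $P(G)\ge c(4)c(1)c(3)$. On $G$ the event $O_0$ occurs. The horizontal vacant crossing, stopped when it first reaches $x=0$, crosses the square $[-\frac N2,0]\times[0,\frac N2]$, so it meets the vertical one. Hence a vacant path in $D$ joins $[-\frac N2,0]\times\{0\}$ to the right side, and $O_m$ fails by (Cross) in $D_0$. Thus $G\subset\bigcup_{i<m}(O_i\setminus O_{i+1})$.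

\emph{A change forces two arms} (Figure~\ref{fig:twoarm}). On $O_i\setminus O_{i+1}$ there is an occupied path $\gamma$ in $D$ from some $(y,0)$ to $T$, with $x_i\le y<x_{i+1}$. Lemma~\ref{lem:duality} in $D_{x_{i+1}}$ gives a vacant path $\gamma'$ in $D$ to the right side, starting on the left side or on $[-N,x_{i+1}]\times\{0\}$. By (Cross) in $D_y$ it cannot start on the left side or on $[-N,y]\times\{0\}$. So both paths start in $I_i=[x_i,x_{i+1}]\times\{0\}$. Both reach distance at least $N=rm$ from $I_i$: the side $T$ is at height $N$, and the right side is at distance $N-x_{i+1}\ge N$. The occupied arm is an increasing event and the vacant arm a decreasing one, so (FKG) and stationarity give $P(O_i\setminus O_{i+1})\le p(r,m)v(r,m)$. Sum over $i$.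
\end{proof}

\begin{proposition}\label{prop:half}
There is $c_1>0$ such that $p(r,m)\ge c_1m^{-1+\theta}$ and $v(r,m)\ge c_1m^{-1+\theta}$ for all real $r\ge2$ and integers $m\ge8$.
\end{proposition}

\begin{proof}
A path from $I$ to distance $rm$ from $I$ joins $\bar B(z,r)$ to $\partial B(z,rm)$, where $z$ is the midpoint of $I$. So $p,v\le Cm^{-\theta}$ by Lemma~\ref{lem:upper}, and Lemma~\ref{lem:twoarm} gives $p\ge c/(mv)\ge c_1m^{-1+\theta}$ and $v\ge c/(mp)\ge c_1m^{-1+\theta}$.
\end{proof}

The lower bound for one color thus uses the crossings of that same color twice, in $G$ and to block the arm of the other color, and those of the other color once, in $G$. The gain $\theta>0$ is indispensable: the bound $p\ge c/m$, which follows from $v\le1$, corresponds to the borderline case $\alpha=1$ of Section~\ref{sec:idea}, where $\int_0^1u^{-\alpha}du$ diverges.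

\section{Arms in a wedge}\label{sec:wedge}

We stay in a fixed plane. A \emph{$W$-path} is a path contained in $W$. Since vacant paths are $F$-paths, both choices of $W$ have the following properties: events asserting the existence of $W$-paths are positively correlated; (RSW) holds for crossings by $W$-paths; a $W$-path in $H$ from $I$ to distance $rm$ has probability at least $c_1m^{-1+\theta}$; and the disc $\bar B_8$ is contained in $W$ with probability at least some $c_4>0$.

For $\kappa\ge1$ let $V=\{(x,y):|x|\le\kappa y\}$, and for $0\le s\le s'$ let $S(s,s')=V\cap\{s\le|z|\le s'\}$. Let $a(s,s')$ be the probability of a $W$-path in $S(s,s')$ from $\partial B_s$ to $\partial B_{s'}$, where $\partial B_0=\{0\}$, and let $a(q)=a(0,q)$. We call such a path \emph{radial}. Any path in $V$ from $\bar B_s$ to the complement of $B_{s'}$ contains a radial path for $(s,s')$: stop it at its first visit to $\partial B_{s'}$ and keep the part after its last visit to $\bar B_s$. In particular $a(q)$ decreases in $q$.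

Radial paths whose ranges overlap are glued by a path running across the wedge. Since $\kappa$ will be chosen large in terms of the cost of gluing, this cost must not depend on $\kappa$.

\begin{lemma}\label{lem:glue}
There are $c_2,c_3>0$, independent of $\kappa\ge1$, such that for all $s>0$:
\begin{enumerate}
\item[(a)] $a(s_1,s_2')\ge c_2\,a(s_1,s_1')\,a(s_2,s_2')$ whenever $s_1,s_2\le s$ and $s_1',s_2'\ge2s$;
\item[(b)] $a(s,4s)\ge c_3$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $Y(s)$ be the event that a $W$-path in $S(s,2s)$ joins the two sides of $V$. We bound $P(Y(s))$ by crossing the whole half-annulus. Let $s'=\frac75s$, so that $s\le|z|_\infty\le s'$ implies $s\le|z|\le2s$. With probability at least $c_2=c(\frac72)^2c(7)$ there are vertical $W$-crossings of $[-s',-s]\times[0,s']$ and $[s,s']\times[0,s']$ and a horizontal $W$-crossing of $[-s',s']\times[s,s']$. The horizontal crossing meets each vertical one, by (Cross) in the corner squares $[-s',-s]\times[s,s']$ and $[s,s']\times[s,s']$. This gives a $W$-path in $\{s\le|z|\le2s,\ y\ge0\}$ along which the polar angle goes continuously from $\pi$ to $0$. The wedge $V$ is where the angle lies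 in $[\beta,\pi-\beta]$, with $\beta=\arctan(1/\kappa)$. Stop the path when the angle first equals $\beta$ and keep the part after the angle last equals $\pi-\beta$; this part realizes $Y(s)$.

Radial paths for $(s_1,s_1')$ and for $(s_2,s_2')$ each contain a radial path for $(s,2s)$, which meets the path of $Y(s)$ by (Cross) in the quad $S(s,2s)$. The union of the three paths joins $\partial B_{s_1}$ to $\partial B_{s_2'}$ in $W\cap V$, and (FKG) gives (a).

(b) The rectangle $[-\frac s2,\frac s2]\times[\frac s2,4s]$ lies in $V$ because $\kappa\ge1$. A vertical crossing of it starts in $\bar B_s$ and ends outside $B_{4s}$. So $c_3=c(\frac72)$ works.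
\end{proof}

\begin{proposition}\label{prop:wedge}
There are $\kappa\ge1$ and $c>0$ such that $a(q)\ge c\,q^{-1+\theta/2}$ for all $q\ge1$.
\end{proposition}

\begin{proof}
Let $m\ge16$ be an integer, to be chosen, and put $\kappa=m+2$ and $M=m/8\ge2$.

\emph{One link.} Let $r\ge2$. Consider the half-plane $\{y\ge r\}$ and the interval $I'=[-\frac r2,\frac r2]\times\{r\}$. With probability at least $c_1m^{-1+\theta}$ a $W$-path in this half-plane joins $I'$ to distance $rm$ from $I'$; stop it there. Along it $y\ge r$ and $|x|\le rm+\frac r2\le\kappa y$, so it lies in $V$. This is why the interval is lifted to height $r$ and why $\kappa$ is about $m$. The path starts in $B_{2r}$ and ends at distance at least $rm$ from $(0,r)$, hence at norm at least $rm-r\ge rm/2=4Mr$. Therefore $a(2r,4Mr)\ge c_1m^{-1+\theta}$.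

\emph{The chain.} Let $r_k=2M^k$. Lemma~\ref{lem:glue}(a) with $s=2r_k$ gives
\[
a(4r_{k+1})\ge c_2\,a(4r_k)\,a(2r_k,4r_{k+1})\ge c_1c_2\,m^{-1+\theta}a(4r_k),
\]
and $a(4r_0)=a(8)\ge c_4$. Since $m^{-1+\theta}\ge\frac18M^{-1+\theta}$,
\[
a(8M^K)\ge c_4\bigl(\tfrac18c_1c_2M^{\theta/2}\bigr)^K\bigl(M^K\bigr)^{-1+\theta/2},\qquad K\ge0 .
\]
The numbers $c_1,c_2,\theta$ do not depend on $m$, so we can fix $m$ with $c_1c_2M^{\theta/2}\ge8$. Given $q\ge1$, take $K\ge1$ with $M^{K-1}\le q\le M^K$. Then $a(q)\ge a(8M^K)\ge c_4(Mq)^{-1+\theta/2}\ge c_4M^{-1}q^{-1+\theta/2}$.
\end{proof}

\emph{This $\kappa$ is fixed from now on.} In the tree model the probability of going from radius $q$ to radius $R$ is exactly $a(R)/a(q)$. Here we need the upper bound, up to a constant.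

\begin{lemma}\label{lem:quasi}
There is $C$ such that $a(q,R)\le C\,a(R)/a(q)$ for all $R\ge q>0$.
\end{lemma}

\begin{proof}
Lemma~\ref{lem:glue} with $s=q/2$ gives $a(2q)\ge c_2\,a(q)\,a(\frac q2,2q)\ge c_2c_3\,a(q)$. If $R\ge2q$, part (a) with $s=q$ gives $a(R)\ge c_2\,a(2q)\,a(q,R)\ge c_2^2c_3\,a(q)\,a(q,R)$. If $q\le R<2q$, then $a(R)\ge a(2q)\ge c_2c_3\,a(q)\ge c_2c_3\,a(q)\,a(q,R)$.
\end{proof}

\section{Existence of exceptional planes}\label{sec:main}

Let $V_t=\{yu_t+xe_3:|x|\le\kappa y\}$, the image of $V$ under the isometry $(x,y)\mapsto yu_t+xe_3$ of $\mathbf R^2$ onto $\phi_t$. Let $A_R(t)$ be the event that some continuum in $W\cap V_t\cap\bar B_R$ contains $0$ and meets $\partial B_R$. Then $P(A_R(t))=a(R)$, and $A_R(t)$ decreases in $R$. The sets $\{(w,t):w\in V_t\}$ and $\{(w,t):w\in\phi_t\}$ are closed, since $(x,y,t)\mapsto(yu_t+xe_3,t)$ is continuous and $|yu_t+xe_3|=|(x,y)|$. By Lemma~\ref{lem:closed}, $\{(\omega,t):A_R(t)\}$ is closed.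

The following estimate is the counterpart of \eqref{eq:tree}.

\begin{proposition}\label{prop:two}
There is $C$ such that for all $R>0$ and all $s\ne t$ in $[0,1]$,
\[
P\bigl(A_R(s)\cap A_R(t)\bigr)\le C\,a(R)^2\,|s-t|^{-1+\theta/2}.
\]
\end{proposition}

\begin{proof}
Let $q=6\sqrt{1+\kappa^2}/|s-t|\ge6$. Let $w=yu_s+xe_3\in V_s$ with $|w|\ge q$. The component of $w$ normal to $\phi_t$ is $y(u_s-\cos(s-t)u_t)$, of length $y|\sin(s-t)|$. Since $|w|\le y\sqrt{1+\kappa^2}$, and $|\sin(s-t)|\ge|s-t|/2$ for $|s-t|\le1$,
\[
\operatorname{dist}(w,\phi_t)\ge\frac{|w|}{\sqrt{1+\kappa^2}}\cdot\frac{|s-t|}2\ge3 .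
\]
This is the only place where the opening angle less than $\pi$ is used. Let $R\ge q$. On $A_R(s)$ there is a radial path for $(q,R)$ in $V_s$. This event has probability $a(q,R)$ and is determined by $W\cap(V_s\setminus B_q)$, so by (Loc) it is independent of $A_R(t)$. Lemma~\ref{lem:quasi} gives
\[
P\bigl(A_R(s)\cap A_R(t)\bigr)\le a(R)\,a(q,R)\le C\,a(R)^2/a(q).
\]
If $R<q$, then $a(q)\le a(R)$, and the left side is at most $a(R)\le a(R)^2/a(q)$. By Proposition~\ref{prop:wedge}, $1/a(q)\le Cq^{1-\theta/2}\le C|s-t|^{-1+\theta/2}$.
\end{proof}

For a compact interval $J\subset[0,1]$ with $|J|>0$ let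
\[
E_J=\{t\in J: W\cap\phi_t\text{ has an unbounded component}\},\qquad S_R=\{t\in J:A_R(t)\}.
\]
The sets $S_R$ are compact and decrease in $R$. If $t\in\bigcap_RS_R$, the component of $0$ in $W\cap\phi_t$ meets every $\partial B_R$; so $\bigcap_RS_R\subset E_J$. We shall use that for $0<\alpha<1$
\begin{equation}\label{eq:int}
\iint_{J^2}|s-t|^{-\alpha}\,ds\,dt\le2\int_0^1u^{-\alpha}\,du=\frac2{1-\alpha}.
\end{equation}

\begin{proof}[Proof of Theorems~\ref{thm:main} and \ref{thm:dim}(c)]
We show $P(E_J\ne\emptyset)=1$.

\emph{Positive probability.} Let $N_R=|S_R|$ be the Lebesgue measure of $S_R$. By Fubini's theorem $EN_R=|J|\,a(R)$, and by Proposition~\ref{prop:two} and \eqref{eq:int}, $EN_R^2\le C\,a(R)^2$. The event $\{S_R\neq\emptyset\}$ is closed, as a projection along $J$, and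
\[
P(S_R\ne\emptyset)\ge P(N_R>0)\ge\frac{(EN_R)^2}{EN_R^2}\ge\frac{|J|^2}C
\]
for every $R$. These events decrease, so with probability at least $|J|^2/C$ all $S_R$ are nonempty, and then the nested compact sets $S_R$ have a common point. It lies in $E_J$.

\emph{Zero--one law.} The wedges single out the origin, but the set $E_J$ does not. The common line, which forced us to use wedges, now helps: translation by $e_3$ maps each $\phi_t$ to itself, so it leaves $E_J$ unchanged. It remains to see that $\{E_J\ne\emptyset\}$ is measurable. By Lemma~\ref{lem:unbounded},
\begin{equation}\label{eq:EJ}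
E_J=\bigcup_{n\ge1}E_{J,n},\qquad E_{J,n}=\{t\in J:L_{n,R}(\phi_t)\text{ holds for all }R>n\}.
\end{equation}
By Lemma~\ref{lem:closed}, $\{(\omega,t):t\in E_{J,n}\}$ is an intersection of closed sets, so it is closed and so is its projection $\{E_{J,n}\ne\emptyset\}$. Thus $\{E_J\ne\emptyset\}$ is a countable union of closed events. It is invariant and has positive probability, so it has probability $1$ by (Erg).

Take $J=[0,1]$. For $W=F$ we have $W\cap\phi_t=\phi_t\setminus U^\circ$, which gives Theorem~\ref{thm:dim}(c). For $W=U$ we get the first statement of Theorem~\ref{thm:main}, and for $d=3$ the second, since the event there contains $\{E_J\ne\emptyset\}$. An isometry of $\mathbf R^3$ carries $\mathbf Re_3$ to any given line $\ell$ and preserves $P$, which gives the third.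
\end{proof}

\section{The dimension of the exceptional set}\label{sec:dim}

Now $W=U$. We prove Theorem~\ref{thm:dim}(a) and (b) with $\varepsilon_1=\theta/2$ and $\theta_1=\theta/7$. Recall that the Hausdorff content $\mathcal H^\sigma_\infty(A)$ is the infimum of $\sum_i(\operatorname{diam}A_i)^\sigma$ over countable covers $(A_i)$ of $A$. It is countably subadditive, it vanishes exactly when the Hausdorff measure $\mathcal H^\sigma(A)$ vanishes, and $\dim_HA=\inf\{\sigma:\mathcal H^\sigma_\infty(A)=0\}$. Lipschitz maps do not increase $\dim_H$.

\subsection{Lower bound in a pencil}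

We need one deterministic criterion and one measurability statement. The \emph{$\sigma$-energy} of a finite measure $\mu$ on $\mathbf R$ is $\mathcal I_\sigma(\mu)=\iint|s-t|^{-\sigma}\mu(ds)\mu(dt)$.

\begin{lemma}\label{lem:energy}
If $\mu\ne0$ is carried by a compact set $S\subset\mathbf R$ and $\mathcal I_\sigma(\mu)<\infty$, then $\mathcal H^\sigma_\infty(S)>0$.
\end{lemma}

\begin{proof}
For some $\Lambda$ the set $S'=\{t\in S:\int|s-t|^{-\sigma}\mu(ds)\le\Lambda\}$ has $\mu(S')>0$. If a closed interval $A$ contains a point $t\in S'$, then $\mu(A)\le(\operatorname{diam}A)^\sigma\int_A|s-t|^{-\sigma}\mu(ds)\le\Lambda(\operatorname{diam}A)^\sigma$; for a one-point interval this holds because $\mu(\{t\})=0$. Summing over a cover gives $\mathcal H^\sigma_\infty(S)\ge\mu(S')/\Lambda$.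
\end{proof}

\begin{lemma}\label{lem:content}
Let $X$ be a metric space, $J$ a compact interval and $E_n\subset X\times J$, $n\ge1$, closed sets with sections $E_n(x)\subset J$. Then $\{x:\mathcal H^\sigma_\infty(\bigcup_nE_n(x))>0\}$ is Borel.
\end{lemma}

\begin{proof}
By subadditivity the set equals $\bigcup_n\bigcup_k\{x:\mathcal H^\sigma_\infty(E_n(x))\ge1/k\}$. Since $E_n(x)$ is compact, $\mathcal H^\sigma_\infty(E_n(x))<1/k$ if and only if $E_n(x)\subset Z$ for some finite union $Z$ of open intervals whose lengths $l_i$ satisfy $\sum l_i^\sigma<1/k$. For each $Z$ the set $\{x:E_n(x)\not\subset Z\}$ is the projection of the closed set $E_n\cap(X\times(J\setminus Z))$, hence closed. So $\{x:\mathcal H^\sigma_\infty(E_n(x))<1/k\}$ is open.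
\end{proof}

\begin{proof}[Proof of the lower bound in (a)]
Let $J\subset[0,1]$ be a compact interval with $|J|>0$, let $0<\sigma<\theta/2$, and let $\mu_R$ be $a(R)^{-1}$ times Lebesgue measure on $S_R$, for $R\in\mathbf N$. Then $E\mu_R(J)=|J|$. Proposition~\ref{prop:two} and \eqref{eq:int}, with $\alpha=1-\theta/2$ and with $\alpha=1-\theta/2+\sigma<1$, give $E\mu_R(J)^2\le C$ and $E\mathcal I_\sigma(\mu_R)\le C_\sigma$. The Paley--Zygmund inequality $P(X\ge\frac12EX)\ge(EX)^2/(4EX^2)$ gives $P(\mu_R(J)\ge|J|/2)\ge2p_1$ with $p_1=|J|^2/(8C)$, and Markov's inequality gives $P(\mathcal I_\sigma(\mu_R)>\Lambda)\le p_1$ for $\Lambda=C_\sigma/p_1$. So each event $\{\mu_R(J)\ge|J|/2,\ \mathcal I_\sigma(\mu_R)\le\Lambda\}$ has probability at least $p_1$, and with probability at least $p_1$ infinitely many of them occur.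

On that event the masses are bounded, since $\mu_R(J)^2\le\mathcal I_\sigma(\mu_R)$ for $J\subset[0,1]$. Let $\mu$ be a weak limit along a subsequence. Then $\mu(J)\ge|J|/2$. The measure $\mu$ is carried by each compact set $S_R$, because $\mu_{R'}$ is for $R'\ge R$; so it is carried by $\bigcap_RS_R\subset E_J$. Integrating the continuous functions $\min\{k,|s-t|^{-\sigma}\}$ against $\mu_R\otimes\mu_R\to\mu\otimes\mu$ and letting $k\to\infty$ gives $\mathcal I_\sigma(\mu)\le\Lambda$. By Lemma~\ref{lem:energy}, $\mathcal H^\sigma_\infty(E_J)>0$.

The event $\{\mathcal H^\sigma_\infty(E_J)>0\}$ is measurable by \eqref{eq:EJ} and Lemma~\ref{lem:content}, and invariant under translation by $e_3$, so it has probability $1$. Intersect over a sequence $\sigma\uparrow\theta/2$ and over compact intervals $J$ with rational endpoints; every interval of positive length contains one.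
\end{proof}

\subsection{Upper bounds}

We cover the parameter space by small sets and bound the probability that a given one contains an exceptional plane. Lemma~\ref{lem:upper} treats one plane $\phi_0$, so we must show that a long connection in any nearby plane usually implies one in $\phi_0$. Moving a plane by $\eta$ changes the radius of a disc by up to order $\sqrt\eta$, for nearly tangent balls, and there are about $R^2$ discs within distance $R$. So we want $R^2\sqrt\eta$ small. We take $\eta$ of order $R^{-6}$, which corresponds to an angle $R^{-7}$.

\begin{lemma}\label{lem:stable}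
For each $n\ge1$ there are $R_n,C_n$ with the following property. Let $R\ge R_n$, $\delta=R^{-7}$, and let $\phi_0$ be a plane meeting $\bar B_n$. There is an event $\mathcal B$ with $P(\mathcal B)\le C_nR^{-\theta}$ such that, outside $\mathcal B$, $L_{n,R}(\phi)$ fails for every plane $\phi$ that admits a rigid motion $g$ with $g\phi=\phi_0$ and $|gx-x|\le\delta(1+|x|)$ for all $x$.
\end{lemma}

\begin{proof}
Let $\eta=2R^{-6}$, so that $|gw-w|\le\eta$ for $|w|\le R$, and let $R_n\ge 2n+8$, so that $2\sqrt\eta\le1$. For $x\in\mathbf R^d$ let $h(x)=\operatorname{dist}(x,\phi_0)$, let $\bar x$ be the projection of $x$ to $\phi_0$, and let $\rho(x)=\sqrt{1-h(x)^2}$ if $h(x)\le1$. Let $\mathcal D$ be the event that some center $x\in\bar B_{R+1}$ has $1<h(x)\le1+\eta$, or that two distinct centers $x,x'\in\bar B_{R+1}$ with $h(x),h(x')\le1$ satisfy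
\[
\rho(x)+\rho(x')<|\bar x-\bar x'|\le\rho(x)+\rho(x')+4\sqrt\eta .
\]
The Mecke formula says that the expected number of centers in a set is $\lambda$ times its volume, and the expected number of ordered pairs of distinct centers in a subset of $\mathbf R^d\times\mathbf R^d$ is $\lambda^2$ times its volume. The first set has volume at most $\pi(R+1)^2v_{d-2}((1+\eta)^{d-2}-1)\le CR^2\eta$. In the second, $x$ ranges over a volume at most $CR^2$, and given $x$ and the normal component of $x'$, the point $\bar x'$ lies in an annulus of width $4\sqrt\eta$ and outer radius at most $4$. So $P(\mathcal D)\le CR^2\eta+CR^2\sqrt\eta\le C/R$.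

Let $o=\bar0$, so $|o|\le n$, and let $\mathcal A$ be the event that an occupied path in $\phi_0$ joins the disc of radius $n+2$ about $o$ to the circle of radius $R-n-2$ about $o$. By Lemma~\ref{lem:upper}, $P(\mathcal A)\le C_nR^{-\theta}$, since $R-n-2\ge R/2$. Put $\mathcal B=\mathcal A\cup\mathcal D$. We show that if $L_{n,R}(\phi)$ holds and $\mathcal D$ fails, then $\mathcal A$ holds.

Let $\Gamma\subset U\cap\phi\cap\bar B_R$ be a continuum meeting $\bar B_n$ and $\partial B_R$. Then $g\Gamma\subset\phi_0$ is connected and meets $\bar B_{n+1}$ and the complement of $B_{R-1}$. If $w\in\Gamma$ and $|w-x|\le1$ with $x\in\omega$, then $|x|\le R+1$ and $|gw-x|\le1+\eta$. So $g\Gamma$ is covered by the finitely many enlarged discs $\bar B(x,1+\eta)\cap\phi_0$, $x\in\omega\cap\bar B_{R+1}$. A connected set covered by finitely many closed sets cannot split them into two mutually disjoint groups that both meet it, so there is a chain of enlarged discs, consecutive ones intersecting, the first meeting $\bar B_{n+1}$ and the last meeting the complement of $B_{R-1}$. As $\mathcal D$ fails, all centers of the chain have $h\le1$, and the enlarged radius is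
\[
\sqrt{(1+\eta)^2-h^2}\le\rho+\sqrt{2\eta+\eta^2}\le\rho+2\sqrt\eta .
\]
Consecutive centers have $|\bar x-\bar x'|\le\rho(x)+\rho(x')+4\sqrt\eta$, hence $|\bar x-\bar x'|\le\rho(x)+\rho(x')$ because $\mathcal D$ fails: the original discs intersect. Since $2\sqrt\eta\le1$, the first original disc meets $\bar B_{n+2}$ and the last meets the complement of $B_{R-2}$. Points of $\phi_0\cap\bar B_{n+2}$ are within $n+2$ of $o$, and points outside $B_{R-2}$ are at distance at least $R-n-2$ from $o$. So $\mathcal A$ holds.
\end{proof}

\begin{proof}[Proof of the upper bounds in (a) and (b)]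
Let $\delta=2^{-k}$, $R=\delta^{-1/7}$, and fix $n\ge1$ and $\gamma>0$.

(a) Cut $[0,1]$ into $\delta^{-1}$ intervals of length $\delta$. If $t$ lies in the interval with left endpoint $t_0$, the rotation by $t_0-t$ in the $e_1e_2$-plane maps $\phi_t$ to $\phi_{t_0}$ and moves $x$ by at most $\delta|x|$. Let $N_k$ be the number of intervals for which the event $\mathcal B$ of Lemma~\ref{lem:stable}, for $\phi_0=\phi_{t_0}$, occurs. For large $k$ these intervals cover $E_{[0,1],n}$, and $EN_k\le C_n\delta^{-1}R^{-\theta}=C_n\delta^{-1+\theta/7}$. With $\sigma=1-\theta/7+\gamma$ we get $E\sum_kN_k2^{-k\sigma}\le C_n\sum_k2^{-k\gamma}<\infty$, the sums running over large $k$. So almost surely $N_k2^{-k\sigma}\to0$ and $\mathcal H^\sigma_\infty(E_{[0,1],n})=0$. Take the union over $n$, using \eqref{eq:EJ}, and let $\gamma\downarrow0$ along a sequence.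

(b) By Lemma~\ref{lem:unbounded}, the exceptional pairs $(\nu,h)$ are the union over $n$ of the sets $\mathcal E_n\subset S^2\times[-n,n]$ of pairs whose plane satisfies $L_{n,R}$ for all $R>n$. Cover $S^2\times[-n,n]$ by at most $C_n\delta^{-3}$ balls of radius $\delta$ with centers $(\nu_0,h_0)$ in it; the plane $\phi_0$ of such a center meets $\bar B_n$. For $(\nu,h)$ in the ball, let $Q$ be the rotation with $Q\nu=\nu_0$ about an axis orthogonal to $\nu$ and $\nu_0$, so that $|Qx-x|\le|\nu-\nu_0|\,|x|$, and let $gx=Qx+(h_0-h)\nu_0$. Then $\langle gx,\nu_0\rangle-h_0=\langle x,\nu\rangle-h$, so $g$ maps the plane of $(\nu,h)$ to $\phi_0$, and $|gx-x|\le\delta(1+|x|)$. The balls for which $\mathcal B$ occurs cover $\mathcal E_n$, and their expected number is at most $C_n\delta^{-3+\theta/7}$. The computation of (a) with $\sigma=3-\theta/7+\gamma$ gives $\dim_H\{\phi:C_\phi\}\le3-\theta/7$.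
\end{proof}

\subsection{Lower bound in $\Phi_3$}

We fill an open set of planes with a two-parameter family of pencils, apply (a) in almost every pencil, and add the dimensions. For $b=(b_1,b_2)\in\mathbf R^2$ and $\tau\in\mathbf R$ let
\[
\psi_{b,\tau}=\{x\in\mathbf R^3:x_3=\tau x_1+b_1x_2+b_2\}.
\]
For fixed $b$ all these planes contain the line $\{x_1=0,\ x_3=b_1x_2+b_2\}$.

\begin{proof}[Proof of the lower bound in (b)]
\emph{Reduction to boxes.} The map $\Psi(b,\tau)=(-\tau,-b_1,1,b_2)/\sqrt{1+\tau^2+b_1^2}$ sends $(b,\tau)$ to a pair $(\nu,h)$ representing $\psi_{b,\tau}$. It is a homeomorphism of $\mathbf R^3$ onto $\{\nu_3>0\}\subset S^2\times\mathbf R$, and its inverse $(\nu,h)\mapsto(-\nu_2,h,-\nu_1)/\nu_3$ is Lipschitz on compact sets. The preimage of a nonempty open $G\subset\Phi_3$ in $S^2\times\mathbf R$ is open and symmetric under $(\nu,h)\mapsto(-\nu,-h)$, so it meets $\{\nu_3>0\}$ and contains $\Psi(B'\times J)$ for a compact square $B'$ and a compact interval $J$, both nondegenerate with rational corners. It suffices to show that for each such box and each $0<\sigma<\theta/2$ the set $\mathcal E=\{(b,\tau)\in B'\times J:C_{\psi_{b,\tau}}\}$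 almost surely has $\mathcal H^{2+\sigma}(\mathcal E)>0$. Let $\mathcal E^b\subset J$ be its slices.

\emph{One slice.} Fix $b$, let $\beta=\sqrt{1+b_1^2}$, and take the orthonormal frame $f_1=(1,0,0)$, $f_2=(0,-b_1,1)/\beta$, $f_3=(0,1,b_1)/\beta$. The plane $\psi_{b,\tau}$ passes through $(0,0,b_2)$ with directions $f_3$ and $(1,0,\tau)=f_1+\frac\tau\beta f_2+\frac{\tau b_1}\beta f_3$. So its directions are $f_3$ and $\cos t\,f_1+\sin t\,f_2$ with $t=\arctan(\tau/\beta)$. As $\tau$ ranges over $J$, $t$ covers an interval $[t_0,t_0+l]$ with $0<l\le1$. The isometry that sends $(0,0,b_2)$ to $0$ and the frame $\cos t_0f_1+\sin t_0f_2$, $-\sin t_0f_1+\cos t_0f_2$, $f_3$ to $e_1,e_2,e_3$ maps the plane with parameter $t$ to $\phi_{t-t_0}$. By (a), the exceptional $t\in[t_0,t_0+l]$ almost surely have dimension at least $\theta/2$. They lie in the image of $\mathcal E^b$ under the Lipschitz map $\tau\mapsto\arctan(\tau/\beta)$, so $\dim_H\mathcal E^b\ge\theta/2>\sigma$ and $\mathcal H^\sigma_\infty(\mathcal E^b)>0$ almost surely.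

\emph{Almost all slices.} The set $\{(w,b,\tau):w\in\psi_{b,\tau}\}$ is closed. By Lemma~\ref{lem:closed}, the set of $(\omega,b,\tau)\in\Omega\times B'\times J$ such that $L_{n,R}(\psi_{b,\tau})$ holds for all $R>n$ is closed, and by Lemma~\ref{lem:unbounded} the union over $n$ of its sections is $\mathcal E^b$. Lemma~\ref{lem:content} with $X=\Omega\times B'$ shows that $\{(\omega,b):\mathcal H^\sigma_\infty(\mathcal E^b)>0\}$ is Borel. By Fubini's theorem, almost surely $\mathcal H^\sigma(\mathcal E^b)>0$ for almost every $b\in B'$. The slicing inequality \cite[Thm~7.7]{Mattila}, applied to the projection $(b,\tau)\mapsto b$, states that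
\[
\int^*\mathcal H^\sigma(\mathcal E^b)\,db\le C_\sigma\,\mathcal H^{2+\sigma}(\mathcal E),
\]
where $\int^*$ is the upper integral, the infimum of the integrals of measurable majorants. Every such majorant is positive almost everywhere on $B'$, so the left side is positive and $\mathcal H^{2+\sigma}(\mathcal E)>0$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{ATT} Ahlberg, Tassion and Teixeira, \emph{Sharpness of the phase transition for continuum percolation in $\mathbf R^2$}, Probab. Theory Relat. Fields 172 (2018).

\bibitem{Mattila} Mattila, \emph{Geometry of Sets and Measures in Euclidean Spaces}.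

\bibitem{Newman} Newman, \emph{Elements of the Topology of Plane Sets of Points}.

\end{thebibliography}
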